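\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem*{conjecture}{Conjecture}
\numberwithin{equation}{section}

\title{A capacity criterion for uniform harmonic approximation\\ on compact subsets of $\mathbb R^3$}


\begin{abstract}
Let $X\subset\mathbb R^3$ be compact and let $H(X)$ be the space of uniform limits on $X$ of functions harmonic near $X$. We prove that a bounded continuous function $f$ on $\mathbb R^3$ belongs to $H(X)$ if and only if there is a constant $\kappa$ with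
\[
\Big|\int f\,\Delta\varphi\Big|\le\kappa\,\big(d\,\|\nabla\varphi\|_\infty+d^2\|\nabla^2\varphi\|_\infty\big)\,C(D\setminus X)
\]
for all test functions $\varphi$ supported in a ball $D$ of diameter $d$, where $C$ is Newtonian capacity. This confirms a conjecture. The necessary condition can be strengthened to one with the oscillation of $f$ on $D$ and an absolute constant; the sufficient condition can be weakened to a local one near the fine interior points of $X$. The constant $\kappa$ cannot be replaced by $\kappa\,k(d)$ with any function $k\ge1$ that tends to infinity as $d\to0$.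
\end{abstract}

\section{The problem and the results}

Let $X$ be a nonempty compact subset of $\mathbb R^3$. Denote by $H(X)$ the space of continuous real functions $f$ on $X$ that are uniform limits on $X$ of continuous functions $f_n$, each harmonic on some neighborhood of $X$, which may depend on $n$. If $f$ is defined on $\mathbb R^3$, then $f\in H(X)$ means $f|_X\in H(X)$. How can one recognize the functions in $H(X)$?

A function in $H(X)$ is harmonic in the interior of $X$. When $X$ has no interior this says nothing, and yet $H(X)$ can be a proper subspace of $C(X)$: the complement of $X$ may be dense near $X$ but so thin that functions harmonic near $X$ still feel the mean value property (Section~\ref{sec:sharp} contains such an example). Thinness of the complement is measured by the Newtonian capacity $C$, normalized so that a ball of radius $r$ has capacity $r$. The following conjecture has appeared in print. A \emph{disk} is a ball in $\mathbb R^3$ and a \emph{test function} is a real function in $C_c^\infty(\mathbb R^3)$.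

\begin{conjecture}
Let $f$ be bounded and continuous on $\mathbb R^3$. Then $f\in H(X)$ if and only if there is a constant $\kappa=\kappa_f>0$ such that
\begin{equation}\label{eq:cond}
\Big|\int_{\mathbb R^3} f\,\Delta\varphi\,dx\Big|\le\kappa\,\big(d\,\|\nabla\varphi\|_\infty+d^2\|\nabla^2\varphi\|_\infty\big)\,C(D\setminus X)
\end{equation}
whenever $\varphi$ is a test function with support in a disk $D$ and $d=\operatorname{diam}D$.
\end{conjecture}

Necessity of \eqref{eq:cond} is due to Garnett and O'Farrell (unpublished). We prove both directions; the conjecture is true. Another normalization of $C$ or another norm for the matrix $\nabla^2\varphi$ changes only $\kappa$. For us $\|\nabla^2\varphi\|_\infty$ is the supremum of the operator norm.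

\paragraph{What the condition says.}
The number $\int f\,\Delta\varphi$ is the amount of ``source'' $\Delta f$ seen through the window $\varphi$. Three simple cases show what \eqref{eq:cond} demands of it.

\emph{Balls inside $X$.} If $D\subset X$, the right side is $0$, and \eqref{eq:cond} says that $f$ is harmonic in the interior of $X$.

\emph{Balls with a thick hole.} If $C(D\setminus X)\ge\gamma d$ with $\gamma>0$, then \eqref{eq:cond} holds for $D$ automatically, with $\kappa=\pi\|f\|_\infty/(2\gamma)$, because
\[
\Big|\int f\,\Delta\varphi\Big|\le\|f\|_\infty\cdot3\|\nabla^2\varphi\|_\infty\cdot\frac{\pi d^3}6 .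
\]
For instance, let $X$ lie in a plane. Each disk $D$ of diameter $d$ contains an open ball of radius $d/4$ on one side of the plane, so $C(D\setminus X)\ge d/4$ always. Since every function in $C(X)$ extends to a bounded continuous function on $\mathbb R^3$, the theorem below gives $H(X)=C(X)$. The condition is a restriction only where the complement of $X$ is thin.

\emph{One small hole.} Let $0<r<1$, $X=\overline B(0,1)\setminus B(0,r)$ and $f(x)=\min(1,r/|x|)$, which equals the harmonic function $r/|x|$ on $X$. Here $\Delta f=-4\pi\sigma$, where $\sigma$ is the uniform measure of mass $r$ on $\{|x|=r\}$. If $\operatorname{supp}\varphi\subset D$ and $\overline B(0,r)\subset D$, then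
\[
\Big|\int f\,\Delta\varphi\Big|=4\pi\Big|\int\varphi\,d\sigma\Big|\le4\pi\,d\,\|\nabla\varphi\|_\infty\,C(B(0,r)).
\]
So a bounded function can have, over a hole, total source comparable to the capacity of the hole. Condition \eqref{eq:cond} asks that in every ball the source be at most of this order.

\paragraph{The results.}
Put $A=\mathbb R^3\setminus X$. Let $(B_t)$ be Brownian motion in $\mathbb R^3$ with generator $\frac12\Delta$, let $P^x$ be its law started at $x$, and let $T_E=\inf\{t>0:B_t\in E\}$. For open $E$, Blumenthal's zero--one law gives $P^x(T_E=0)\in\{0,1\}$. Define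
\[
b=\{x\in X:\ P^x(T_A=0)=1\}.
\]
From a point of $b$, Brownian motion sees the complement of $X$ at once; $X\setminus b$ is the \emph{fine interior} of $X$. We write $\operatorname{osc}(f,D)=\sup_Df-\inf_Df$ and $\|\varphi\|_{m,d}=\sum_{k=0}^md^k\|\nabla^k\varphi\|_\infty$, and $\lambda D$ for the ball concentric with $D$ with radius multiplied by $\lambda$.

\begin{theorem}\label{thm:main}
Let $X\subset\mathbb R^3$ be compact and let $f$ be bounded and continuous on $\mathbb R^3$. The following are equivalent.
\begin{itemize}
\item[(a)] $f\in H(X)$.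
\item[(b)] There is $\kappa<\infty$ such that \eqref{eq:cond} holds for all disks $D$ and all test functions $\varphi$ supported in $D$, $d=\operatorname{diam}D$.
\item[(c)] There are $m\ge2$ and $\lambda\ge1$ such that every $x\in X\setminus b$ has a ball $B(x,r)$ and a $\kappa<\infty$ with
\begin{equation}\label{eq:local}
\Big|\int f\,\Delta\varphi\,dx\Big|\le\kappa\,\|\varphi\|_{m,d}\,C(\lambda D\setminus X)
\end{equation}
for all open balls $D\subset B(x,r)$, $d=\operatorname{diam}D$, and all $\varphi\in C_c^\infty(D)$.
\item[(d)] For all disks $D$ and all test functions $\varphi$ supported in $D$, $d=\operatorname{diam}D$,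
\[
\Big|\int f\,\Delta\varphi\,dx\Big|\le12\pi\,\operatorname{osc}(f,D)\,d^2\,\|\nabla^2\varphi\|_\infty\,C(D\setminus X).
\]
\end{itemize}
\end{theorem}

Since (a) involves only $f|_X$, of two bounded continuous functions that agree on $X$ either both satisfy (b) or neither does. If $b=X$, then (c) is vacuous, and $H(X)=C(X)$.

The constant $\kappa$ must not grow as $d\to0$, however slowly:

\begin{theorem}\label{thm:sharp}
Let $k:(0,\infty)\to[1,\infty)$ satisfy $k(d)\to\infty$ as $d\to0$. There are a compact $X$, an $f\in C_c^\infty(\mathbb R^3)$ with $f\notin H(X)$, and $\kappa<\infty$ such that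
\[
\Big|\int f\,\Delta\varphi\,dx\Big|\le\kappa\,k(d)\,d\,\|\nabla\varphi\|_\infty\,C(D\setminus X)
\]
for all disks $D$ and test functions $\varphi$ supported in $D$, $d=\operatorname{diam}D$.
\end{theorem}

\paragraph{Two easy implications.}
(d)$\Rightarrow$(b) because $\operatorname{osc}(f,D)\le2\|f\|_\infty$. (b)$\Rightarrow$(c) with $m=\lambda=2$, because $\|\varphi\|_{2,d}$ dominates $d\|\nabla\varphi\|_\infty+d^2\|\nabla^2\varphi\|_\infty$ and $\overline D\subset2D$. Both arguments, and the proof of (d) below, apply to open and to closed disks, so it does not matter which are used in (b) and (d). The implication (a)$\Rightarrow$(d) is a short duality argument (Section~\ref{sec:nec}). The main work is (c)$\Rightarrow$(a).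

\paragraph{How sufficiency is proved.}
We do not construct approximants on $X$. By the Hahn--Banach theorem, $f\in H(X)$ as soon as $\nu(f)=0$ for every signed measure $\nu$ on $X$ that annihilates $H(X)$. Write $\nu=\nu^+-\nu^-$; the positive measures $\nu^+$ and $\nu^-$ agree on $H(X)$. Two facts are combined.
\begin{itemize}
\item Two measures carried by $b$ that agree on $H(X)$ are equal (Section~\ref{sec:unique}).
\item Mass of $\nu^\pm$ on the fine interior can be swept by Brownian motion, run until it leaves a suitable compact set $K\subset X$, without changing integrals of functions in $H(X)$. The heart of the matter is that, under (c), \emph{the integral of $f$ does not change either} (Sections~\ref{sec:remove} and~\ref{sec:key}).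
\end{itemize}
For the second fact we remove from $f$, at scale $\delta$, all its sources near $K$. This leaves a function $h_\delta$ harmonic near $K$, for which sweeping is harmless, and an error controlled by a sum of capacities. Section~\ref{sec:remove} carries this out first when the holes of $X$ are balls, where the error can be estimated by hand. Section~\ref{sec:exit} shows that sweeping really moves mass off the fine interior, Section~\ref{sec:dual} puts the pieces together by an extremal argument, and Section~\ref{sec:sharp} proves Theorem~\ref{thm:sharp}.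

\section{Preliminaries}\label{sec:prelim}

``Measure'' means finite positive Borel measure, unless we say signed. For a measure $\sigma$ put $U\sigma(x)=\int|x-y|^{-1}\,d\sigma(y)\in[0,\infty]$. The letter $c$ denotes constants that may change from line to line; we say what they depend on.

\subsection{Capacity and Brownian motion}

For compact $F$, $C(F)$ is the largest mass of a measure $\sigma$ on $F$ with $U\sigma\le1$; hence $\sigma(F)\le M\,C(F)$ if $U\sigma\le M$. For Borel $E$, $C(E)=\sup\{C(F):F\subset E\text{ compact}\}$ (Borel sets are capacitable). For example, the uniform measure of mass $r$ on $\partial B(a,r)$ has potential $\min(1,r/|x-a|)$. We use the following standard facts; see for instance \cite{PS}.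

\begin{itemize}
\item[(F1)] A compact $F$ has an equilibrium measure $e_F$ on $F$ with $e_F(F)=C(F)$ and $Ue_F(z)=P^z(T_F<\infty)\le1$ for all $z$. If $F_k\downarrow F$ are compact, then $C(F_k)\downarrow C(F)$.
\item[(F2)] (Hunt) For compact $F$ and $x,z\notin F$,
\[
E^x\big[|B_{T_F}-z|^{-1};T_F<\infty\big]=E^z\big[|B_{T_F}-x|^{-1};T_F<\infty\big]\le|x-z|^{-1}.
\]
For $x=z$ this is trivial. For $x\ne z$ let $p_t$ be the Brownian density. Hunt's killed density $p_t(x-z)-E^x[p_{t-T_F}(B_{T_F}-z);T_F<t]$ is nonnegative and symmetric in $x,z$; integrate over $t$ and use $\int_0^\infty p_t(w)\,dt=1/(2\pi|w|)$.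
\item[(F3)] Points are polar, and $|B_t|\to\infty$ almost surely.
\item[(F4)] If $O$ is open and $F_n\subset\operatorname{int}F_{n+1}$ are compact with union $O$, then $T_{F_n}\downarrow T_O$. Indeed, if $B_t\in O$ with $t>0$, then $B_t\in F_n$ for large $n$, so $T_{F_n}\le t$.
\end{itemize}

For open $E$ we have $\{T_E<t\}=\bigcup_{s\in\mathbb Q\cap(0,t)}\{B_s\in E\}$, so $T_E$ is a Borel function on path space. We call a sequence $F_n$ as in (F4) an \emph{exhaustion} of $O$.

The equilibrium measure of the holes of $X$ will be the main tool. The holes form an open set, whose equilibrium measure may sit on the boundary.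

\begin{lemma}\label{lem:open}
Let $W$ be bounded and open and $p(z)=P^z(T_W<\infty)$. There is a measure $e$ on $\overline W$ with $p=Ue$ everywhere and $p=1$ $e$-almost everywhere. Moreover $p\le1$, $p=1$ on $W$, and $p$ is lower semicontinuous.
\end{lemma}

\begin{proof}
If $W=\emptyset$, take $e=0$. Otherwise let $F_n$ be an exhaustion of $W$, and put $e_n=e_{F_n}$, $p_n=Ue_n=P^{\,\cdot}(T_{F_n}<\infty)$. By (F4), $p_n\uparrow p$. So $p\le1$ is lower semicontinuous and superharmonic, as an increasing limit of such functions. Clearly $p=1$ on the open set $W$.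

The masses $e_n(\mathbb R^3)=C(F_n)$ are at most $C(\overline W)$, so along a subsequence $e_n\to e$ weak* for some measure $e$ on $\overline W$. For $\psi\in C_c^\infty$ the function $\int\psi(x)|x-\cdot|^{-1}dx$ is continuous, so $\int\psi\,Ue_n\,dx\to\int\psi\,Ue\,dx$, while $\int\psi\,p_n\,dx\to\int\psi\,p\,dx$. Hence $Ue=p$ almost everywhere. Both functions are superharmonic, hence limits of their averages over shrinking balls, so $Ue=p$ everywhere.

Finally, along the subsequence $C(F_n)\to e(\mathbb R^3)$. Since $p=1$ on $W\supset F_n$,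
\[
\int p_n\,de=\int Ue\,de_n=\int p\,de_n=C(F_n).
\]
Letting $n\to\infty$ gives $\int p\,de=e(\mathbb R^3)$. As $p\le1$, $p=1$ $e$-almost everywhere.
\end{proof}

\subsection{Cutting out a piece of the Laplacian}

Let $N(x)=-1/(4\pi|x|)$, so $\Delta N=\delta_0$. For $\varphi\in C_c^\infty$ and continuous $g$, as distributions,
\[
\varphi\,\Delta g=\Delta(\varphi g)-2\operatorname{div}(g\nabla\varphi)+g\,\Delta\varphi .
\]
Hence $g_\varphi:=N*(\varphi\,\Delta g)$ is the continuous function
\begin{equation}\label{eq:gphi}
g_\varphi(y)=\varphi(y)g(y)-2\int\nabla N(y-x)\cdot\nabla\varphi(x)\,g(x)\,dx+\int N(y-x)\,g(x)\,\Delta\varphi(x)\,dx,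
\end{equation}
and $\Delta g_\varphi=\varphi\,\Delta g$: the function $g-g_\varphi$ has the sources $(1-\varphi)\Delta g$. Replacing $g$ by $g-\text{const}$ does not change $g_\varphi$. If $y\notin\operatorname{supp}\varphi$, then $N(y-\cdot)$ is harmonic near $\operatorname{supp}\varphi$ and its gradient is $-(\nabla N)(y-\cdot)$, so expanding the Laplacian of a product turns \eqref{eq:gphi} into
\begin{equation}\label{eq:far}
g_\varphi(y)=\int g\,\Delta\big(\varphi\,N(y-\cdot)\big)\,dx\qquad(y\notin\operatorname{supp}\varphi).
\end{equation}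

Let $\operatorname{supp}\varphi\subset D$, $d=\operatorname{diam}D$. Since $\varphi$ and $\nabla\varphi$ vanish on $\partial D$, we have $|\varphi|\le d\|\nabla\varphi\|_\infty$ and $\|\nabla\varphi\|_\infty\le d\|\nabla^2\varphi\|_\infty$; also $|\Delta\varphi|\le3\|\nabla^2\varphi\|_\infty$. Among sets of given volume, a ball centered at $y$ maximizes the integrals of $|x-y|^{-2}$ and $|x-y|^{-1}$, so
\begin{equation}\label{eq:ints}
\int_D\frac{dx}{|x-y|^2}\le2\pi d,\qquad\int_D\frac{dx}{|x-y|}\le\frac{\pi d^2}2\qquad(y\in\mathbb R^3).
\end{equation}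
Apply \eqref{eq:gphi} to $g-g(x_0)$ with $x_0\in D$. The three terms are at most $\operatorname{osc}(g,D)$ times $d\|\nabla\varphi\|_\infty$, $\frac{2}{4\pi}\cdot2\pi d\,\|\nabla\varphi\|_\infty$ and $\frac1{4\pi}\cdot\frac{\pi d^2}2\cdot3\|\nabla^2\varphi\|_\infty$, so
\begin{equation}\label{eq:sup}
\|g_\varphi\|_\infty\le\operatorname{osc}(g,D)\big(2d\|\nabla\varphi\|_\infty+\tfrac38d^2\|\nabla^2\varphi\|_\infty\big)\le3\operatorname{osc}(g,D)\,d^2\|\nabla^2\varphi\|_\infty .
\end{equation}

\section{Necessity: (a) implies (d)}\label{sec:nec}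

The number $\int g\,\Delta\varphi$ is the total mass of the source $S=\varphi\,\Delta g$. Its potential $N*S=g_\varphi$ is bounded by \eqref{eq:sup}. If $S$ lives on a compact set $F$, we may test it against a function equal to $1$ near $F$ instead of against $1$. The cheapest such function is essentially an equilibrium potential, whose Laplacian has total mass $4\pi C(F)$.

Let $f\in H(X)$. For each $n$ there is a continuous function $f_n$, harmonic near $X$, with $|f_n-f|<1/n$ on $X$, hence $|f_n-f|<2/n$ on a neighborhood of $X$. Take a smooth $\theta$ with compact support in that neighborhood, $0\le\theta\le1$, $\theta=1$ near $X$. Then $g_n=\theta f_n+(1-\theta)f$ is continuous on $\mathbb R^3$, harmonic near $X$, and $\|g_n-f\|_\infty\le2/n$.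

Let $\operatorname{supp}\varphi\subset D$. Write $g=g_n$ and $S=\varphi\,\Delta g$. Since $\Delta g=0$ near $X$, $F=\operatorname{supp}S$ is a compact subset of $D\setminus X$. If $F=\emptyset$, then $\int g\,\Delta\varphi=\langle S,1\rangle=0$. Otherwise let $F_k=\{\operatorname{dist}(\cdot,F)\le1/k\}$ and let $e_k$ be its equilibrium measure; $Ue_k=1$ on $\operatorname{int}F_k$. With a mollifier $\eta_\varepsilon$ supported in $\overline B(0,\varepsilon)$, $\varepsilon<1/(2k)$, put $u=U(e_k*\eta_\varepsilon)=(Ue_k)*\eta_\varepsilon$. Then $u$ is smooth, $u=1$ near $F$, $\Delta u=-4\pi\,e_k*\eta_\varepsilon\in C_c^\infty$, and $u=N*\Delta u$. Since $N$ is even,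
\[
\int g\,\Delta\varphi\,dx=\langle S,1\rangle=\langle S,u\rangle=\langle S,N*\Delta u\rangle=\int g_\varphi\,\Delta u\,dx,
\]
and by \eqref{eq:sup}
\[
\Big|\int g\,\Delta\varphi\,dx\Big|\le4\pi\|g_\varphi\|_\infty\,C(F_k)\le12\pi\operatorname{osc}(g,D)\,d^2\|\nabla^2\varphi\|_\infty\,C(F_k).
\]
Let $k\to\infty$, so that $C(F_k)\downarrow C(F)\le C(D\setminus X)$. Then let $n\to\infty$: $\operatorname{osc}(g_n,D)\to\operatorname{osc}(f,D)$ and $\int g_n\Delta\varphi\to\int f\Delta\varphi$. This is (d). \qed

\section{Removing the sources near a compact set}\label{sec:remove}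

\subsection{The decomposition at scale $\delta$}

Fix $m\ge2$, $\lambda\ge1$, an open ball $B$ and $\kappa<\infty$ such that \eqref{eq:local} holds for all open balls $D\subset B$ and $\varphi\in C_c^\infty(D)$, and a compact set $K\subset B$. We want to modify $f$ slightly on $K$ so that it becomes harmonic near $K$.

Fix $\varphi_0\in C_c^\infty(B(0,2))$ with $\sum_{j\in\mathbb Z^3}\varphi_0(\cdot-j)\equiv1$. For $\delta>0$ put $a_j=\delta j$, $\varphi_j=\varphi_0((\cdot-a_j)/\delta)$ and
\[
D_j=B(a_j,2\delta),\qquad D_j^*=\lambda D_j=B(a_j,2\lambda\delta).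
\]
Let $J=\{j:D_j\cap K\ne\emptyset\}$, a finite set, and
\[
h_\delta=f-\sum_{j\in J}f_{\varphi_j}.
\]
We take $\delta$ so small that $D_j^*\subset B$ for $j\in J$. In this section and the next, $c$ depends only on $\lambda$, $m$ and $\varphi_0$.

\begin{lemma}\label{lem:decomp}
The function $h_\delta$ is continuous on $\mathbb R^3$ and harmonic near $K$. With $\omega(\delta)=\sup_{j\in J}\operatorname{osc}(f,D_j)$, which tends to $0$ as $\delta\to0$, for every $y\in K$
\begin{equation}\label{eq:decomp}
|h_\delta(y)-f(y)|\le c\,\omega(\delta)+c\,\kappa\sum_{j\in J,\ |y-a_j|\ge8\lambda\delta}\frac{C(D_j^*\setminus X)}{|y-a_j|}.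
\end{equation}
\end{lemma}

\begin{proof}
We have $\Delta h_\delta=(1-\sum_J\varphi_j)\Delta f=(\sum_{j\notin J}\varphi_j)\Delta f$. The supports of the $\varphi_j$ with $j\notin J$ form a locally finite family of closed sets disjoint from $K$, so their union is closed and disjoint from $K$. Thus $\Delta h_\delta=0$ near $K$, and $h_\delta$ is harmonic there by Weyl's lemma. Also $\omega(\delta)\to0$ because $f$ is uniformly continuous near $K$.

Let $y\in K$; then $|h_\delta(y)-f(y)|\le\sum_J|f_{\varphi_j}(y)|$. At most $c$ indices satisfy $|y-a_j|<8\lambda\delta$, and for these \eqref{eq:sup} gives $|f_{\varphi_j}(y)|\le3\operatorname{osc}(f,D_j)(4\delta)^2\|\nabla^2\varphi_j\|_\infty\le c\,\omega(\delta)$.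

Let $|y-a_j|\ge8\lambda\delta$. For $x\in D_j$ we have $|x-y|\ge\frac12|y-a_j|$, and $\delta\le|y-a_j|$. Hence, for $k\le m$,
\[
|\nabla^kN(y-x)|\le c\,|y-a_j|^{-1-k}\le c\,\delta^{-k}|y-a_j|^{-1}.
\]
As $|\nabla^k\varphi_j|\le c\,\delta^{-k}$, the product rule shows that $\psi=\varphi_jN(y-\cdot)\in C_c^\infty(D_j)$ has $\|\psi\|_{m,4\delta}\le c/|y-a_j|$. By \eqref{eq:far} and \eqref{eq:local} with $D=D_j$, $|f_{\varphi_j}(y)|=|\int f\,\Delta\psi|\le c\,\kappa\,C(D_j^*\setminus X)/|y-a_j|$.
\end{proof}

Everything now depends on the sum in \eqref{eq:decomp}. It looks like the potential at $y$ of a measure that gives each cell near $K$ the capacity of its holes. To bound it, we must replace these capacities by masses of one fixed measure, because capacity is not additive, and then show that this measure has little mass near $K$.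

\subsection{A model case: the holes are balls}\label{ssec:model}

Suppose that
\[
X=\overline B(0,1)\setminus\bigcup_{i\ge1}B(w_i,r_i),
\]
that $f$ satisfies (b) (with open disks), so that \eqref{eq:local} holds with $m=2$, $\lambda=1$ for all open balls $D$, and that $K\subset X\cap B(0,1)$ is a compact set on which
\begin{equation}\label{eq:modelpot}
\sum_i\frac{r_i}{|y-w_i|}\le\frac12\qquad(y\in K).
\end{equation}
Take $B=B(0,1)$ above. \emph{Then $h_\delta\to f$ boundedly and pointwise on $K$ as $\delta\to0$.}

The natural measure here is $\sum_i\sigma_i$, where $\sigma_i$ is the uniform measure of mass $r_i$ on $\partial B(w_i,r_i)$. Three observations suffice; \eqref{eq:modelpot} enters twice.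

(i) \emph{Capacity is dominated by mass.} Let $\delta$ be so small that $D_j\subset B(0,1)$ for $j\in J$, and let $F\subset D_j\setminus X$ be compact. Then $F$ is covered by the holes that meet $D_j$. Since $U\sigma_i=1$ on the $i$th hole and $Ue_F\le1$,
\[
C(F)=\int de_F\le\sum_{i:\,B(w_i,r_i)\cap D_j\ne\emptyset}\int U\sigma_i\,de_F=\sum_{i:\,B(w_i,r_i)\cap D_j\ne\emptyset}\int Ue_F\,d\sigma_i\le\sum_{i:\,B(w_i,r_i)\cap D_j\ne\emptyset}r_i ,
\]
and so $C(D_j\setminus X)$ has the same bound.

(ii) \emph{Only small holes meet the cells.} By \eqref{eq:modelpot}, $|y-w_i|\ge2r_i$ for $y\in K$: the set $K$ keeps distance at least $r_i$ from the $i$th hole. If the $i$th hole meets $D_j$, $j\in J$, then, as $K$ meets $D_j$ too, $r_i<4\delta$. Hence $|w_i-a_j|<r_i+2\delta<6\delta$, which for given $i$ happens for at most $12^3$ indices $j$. If in addition $|y-a_j|\ge8\delta$, then $|y-w_i|\le2|y-a_j|$.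

(iii) \emph{The measure does not charge $K$.} Inserting (i) and (ii) in the sum of \eqref{eq:decomp}, we get
\[
\sum_{j\in J,\ |y-a_j|\ge8\delta}\frac{C(D_j\setminus X)}{|y-a_j|}\le2\cdot12^3\sum_{i:\,r_i<4\delta}\frac{r_i}{|y-w_i|}.
\]
The full series is at most $\frac12$, and each fixed index $i$ drops out when $\delta\le r_i/4$. So the right side is bounded and tends to $0$ for each $y\in K$, and Lemma~\ref{lem:decomp} gives the assertion.

The argument gives pointwise and not uniform convergence, and only on $K$. This is why we use it through duality rather than to construct approximants on $X$.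

\section{The key proposition}\label{sec:key}

\subsection{The sets $K_B$}

We return to general $X$ and assume (c), with its $m$ and $\lambda$. In place of $\sum_i\sigma_i$ we use the equilibrium measure of the holes in a ball, and in place of $\sum_ir_i/|y-w_i|$ its potential.

Call an open ball $B=B(q,r)$ \emph{good} if $q\in\mathbb Q^3$, $r\in\mathbb Q$, and there is $\kappa_B<\infty$ such that \eqref{eq:local} holds with $\kappa=\kappa_B$ for all open balls $D\subset B$ and $\varphi\in C_c^\infty(D)$. There are countably many good balls. For good $B$ let $W=B\setminus X$, let $p=P^{\,\cdot}(T_W<\infty)=Ue$ as in Lemma~\ref{lem:open}, and put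
\[
K_B=\{p\le\tfrac16\}\cap\overline B(q,r/2),\qquad V_B=\{p<\tfrac16\}\cap B(q,r/2).
\]
As $p$ is lower semicontinuous, $K_B$ is compact and $V_B$ is Borel. As $p=1$ on $B\setminus X$, we have $K_B\subset X$. Moreover
\begin{equation}\label{eq:eK}
e(K_B)=0,
\end{equation}
because $p\le\frac16$ on $K_B$ but $p=1$ $e$-almost everywhere. This replaces observation (iii) of the model.

For observation (i) we need that the mass of $e$ near a cell controls the capacity of the holes in the cell. A priori the holes in a cell could be shielded by holes elsewhere: then $e$ would give them little mass although their capacity is large. This cannot happen in a cell that meets $K_B$, since $p$ is small there.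

\begin{lemma}\label{lem:capmass}
Let $B$ be good, $K=K_B$, and let $D^*=B(a,\rho)\subset B$ meet $K$. Then
\[
C(D^*\setminus X)\le2\,e(B(a,2\rho)).
\]
\end{lemma}

\begin{proof}
Let $y'\in K\cap D^*$ and $\widehat D=B(a,2\rho)$. For $z\in D^*$ and $w\notin\widehat D$ we have $|z-w|\ge\rho$, hence $|y'-w|\le2\rho+|z-w|\le3|z-w|$, and so
\[
\int_{\widehat D^c}\frac{de(w)}{|z-w|}\le3p(y')\le\frac12 .
\]
On $D^*\setminus X\subset W$ we have $Ue=1$, so $U(e|_{\widehat D})\ge\frac12$ there. For compact $F\subset D^*\setminus X$,
\[
C(F)=\int de_F\le2\int U(e|_{\widehat D})\,de_F=2\int_{\widehat D}Ue_F\,de\le2e(\widehat D).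
\]
Take the supremum over $F$.
\end{proof}

The threshold $\frac16$ is used in the first display.

\subsection{Sweeping inside $K_B$ preserves the integral of $f$}

Let $K$ be compact and $y\in K$. We say that a probability measure $\rho$ on $K$ \emph{represents} $y$ on $K$ if $\rho(h)=h(y)$ for every function $h$ harmonic on a neighborhood of $K$.

\begin{proposition}\label{prop:key}
Let (c) hold, let $B$ be good and $K=K_B$. If $\rho$ represents $y\in K$ on $K$, then $\rho(f)=f(y)$.
\end{proposition}

\begin{proof}
Apply Lemma~\ref{lem:decomp} with $\kappa=\kappa_B$; for $\delta$ small, $D_j^*\subset B$ for $j\in J$, since $D_j$ meets $K\subset\overline B(q,r/2)$. Write $\widehat D_j=B(a_j,4\lambda\delta)$. By Lemma~\ref{lem:capmass}, $C(D_j^*\setminus X)\le2e(\widehat D_j)$ for $j\in J$. If $y'\in K$, $|y'-a_j|\ge8\lambda\delta$ and $w\in\widehat D_j$, then $|y'-w|\le\frac32|y'-a_j|$, so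
\[
\frac{C(D_j^*\setminus X)}{|y'-a_j|}\le3\int_{\widehat D_j}\frac{de(w)}{|y'-w|}.
\]
The balls $\widehat D_j$ overlap at most $c$ times, and for $j\in J$ they lie in $K_\delta=\{w:\operatorname{dist}(w,K)<(4\lambda+2)\delta\}$. Summing, we get from \eqref{eq:decomp}
\begin{equation}\label{eq:error}
|h_\delta(y')-f(y')|\le c\,\omega(\delta)+c\,\kappa_B\int_{K_\delta}\frac{de(w)}{|y'-w|}\qquad(y'\in K).
\end{equation}
The integral is at most $p(y')\le\frac16$. By dominated convergence it tends to $\int_K|y'-w|^{-1}de(w)$, which is $0$ by \eqref{eq:eK}. So $h_\delta\to f$ boundedly and pointwise on $K$. Since $h_\delta$ is harmonic near $K$, $\rho(h_\delta)=h_\delta(y)$. Let $\delta\to0$.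
\end{proof}

The continuity of $f$ is used for $\omega(\delta)\to0$. That $\kappa_B$ does not depend on the scale is essential: with a factor $k(\delta)\to\infty$ in place of $\kappa_B$, the last term of \eqref{eq:error} need not vanish, and Theorem~\ref{thm:sharp} shows that sufficiency is then lost.

\section{Leaving $K_B$, and the fine interior}\label{sec:exit}

To use Proposition~\ref{prop:key} we need representing measures that really move mass, and we need to know which points of $X$ can be moved. We still assume (c).

\begin{lemma}\label{lem:union}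
$\displaystyle\bigcup_{B\ \mathrm{good}}V_B=X\setminus b$. In particular, $b$ is Borel.
\end{lemma}

\begin{proof}
Let $y\in V_B$, so $y\in K_B\subset X$. Then $P^y(T_W=0)\le p(y)<1$, so $P^y(T_W=0)=0$ by the zero--one law. As $y$ lies in the open ball $B$ and paths are continuous, $T_A=0$ forces $T_W=0$. Hence $P^y(T_A=0)=0$, and $y\notin b$.

Conversely let $x\in X\setminus b$. Then $T_A>0$ $P^x$-almost surely. By (F3) the path stays away from $x$ after time $T_A$, so
\[
P^x\big(T_{B(x,\rho)\setminus X}<\infty\big)\le P^x\Big(T_A<\infty,\ \inf_{t\ge T_A}|B_t-x|<\rho\Big)\to0\qquad(\rho\to0).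
\]
Choose $\rho$ such that this probability is less than $\frac16$ and $B(x,\rho)$ is contained in the ball that (c) provides for $x$. Choose rational $q,r$ with $|x-q|<\rho/8$ and $\rho/4<r<\rho/2$. Then $B=B(q,r)\subset B(x,\rho)$ is good, $|x-q|<r/2$, and $p(x)\le P^x(T_{B(x,\rho)\setminus X}<\infty)<\frac16$. So $x\in V_B$.
\end{proof}

Let $B=B(q,r)$ be good, $K=K_B$ and $T=\inf\{t>0:B_t\notin K\}$. For $y\in K$ let $\rho_y$ be the law of $B_T$ under $P^y$.

\begin{lemma}\label{lem:kernel}
For every $y\in K$, $E^yT<\infty$, $\rho_y$ represents $y$ on $K$, and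
\begin{equation}\label{eq:second}
\int|z|^2\,d\rho_y(z)=|y|^2+3E^yT .
\end{equation}
The functions $y\mapsto E^yT$ and $y\mapsto\rho_y(g)$, for $g$ bounded and Borel, are Borel on $K$. If $y\in V_B$, then $T>0$ $P^y$-almost surely; in particular $E^yT>0$.
\end{lemma}

\begin{proof}
$T$ is at most the exit time from a large ball, so $E^yT<\infty$. As $K$ is closed and $y\in K$, $B_s\in K$ for $0\le s\le T$, so $\rho_y$ is a probability measure on $K$. $T$ is the hitting time of an open set, hence Borel on path space; this gives the measurability. For $\psi\in C_c^\infty$, Dynkin's formula reads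
\[
E^y\psi(B_T)=\psi(y)+\tfrac12E^y\int_0^T\Delta\psi(B_s)\,ds .
\]
Multiply a function $h$ harmonic near $K$, or $|z|^2$, by a cutoff equal to $1$ near $K$. As $B_s\in K$ for $s\le T$, and $\Delta|z|^2=6$, the formula gives $\rho_y(h)=h(y)$ and \eqref{eq:second}.

Let $y\in V_B$. Leaving $B(q,r/2)$ takes positive time, so it is enough to show that $P^y(T_O=0)=0$ for $O=\{p>\frac16\}$, which is open. Otherwise $P^y(T_O=0)=1$ by the zero--one law. Let $F_n$ be an exhaustion of $O$; then $T_{F_n}\downarrow0$ $P^y$-almost surely by (F4). By the strong Markov property,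
\[
p(y)\ge E^y\big[p(B_{T_{F_n}});T_{F_n}<\infty\big]\ge\tfrac16P^y(T_{F_n}<\infty)\to\tfrac16,
\]
which contradicts $p(y)<\frac16$.
\end{proof}

Here we see why there are two sets: $K_B$ must be closed, in order to carry the exit law, and only from points with strict inequality are we sure that Brownian motion spends positive time in $K_B$.

\section{Measures carried by $b$}\label{sec:unique}

Sweeping can push mass off the fine interior. What remains is mass on $b$, and there $H(X)$ is large enough to separate measures.

\begin{proposition}\label{prop:unique}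
Let $b$ be Borel, and let $\mu^+,\mu^-$ be measures on $X$ with $\mu^\pm(X\setminus b)=0$ and $\mu^+(h)=\mu^-(h)$ for all $h\in H(X)$. Then $\mu^+=\mu^-$.
\end{proposition}

\begin{proof}
For $y\in A$ the function $|y-\cdot|^{-1}$ is in $H(X)$, so $U\mu^+=U\mu^-$ on $A$. We show that the two potentials agree on $X$ as well, by approaching a point $x\in X$ from $A$ in the average along Brownian motion.

Let $x\in X$, let $F_n$ be an exhaustion of $A$, and let $\sigma_n$ be the law under $P^x$ of $B_{T_{F_n}}$ on $\{T_{F_n}<\infty\}$; it is carried by $F_n\subset A$. For $z\in X$ we have $x,z\notin F_n$, and (F2) gives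
\[
U\sigma_n(z)=g_n(z):=E^z\big[|B_{T_{F_n}}-x|^{-1};T_{F_n}<\infty\big]\le|z-x|^{-1}.
\]
If $z\in b$, then $T_{F_n}\downarrow T_A=0$ $P^z$-almost surely by (F4), so $B_{T_{F_n}}\to z$. Fatou's lemma and the upper bound give $g_n(z)\to|z-x|^{-1}\in(0,\infty]$. Since $\mu^\pm$ is carried by $b$, Tonelli's theorem and a second use of Fatou's lemma, again with $g_n\le|\cdot-x|^{-1}$, give
\[
\int U\mu^\pm\,d\sigma_n=\int U\sigma_n\,d\mu^\pm=\int_bg_n\,d\mu^\pm\ \longrightarrow\ \int_b\frac{d\mu^\pm(z)}{|z-x|}=U\mu^\pm(x)\in[0,\infty].
\]
The left sides for $+$ and $-$ coincide because $\sigma_n$ is carried by $A$. Hence $U\mu^+=U\mu^-$ on $\mathbb R^3$. These functions are locally integrable, and applying $-\Delta/(4\pi)$ gives $\mu^+=\mu^-$.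
\end{proof}

\section{Sufficiency: (c) implies (a)}\label{sec:dual}

One could try to sweep a measure off $K_B$ for one good ball $B$ after another. But mass swept off one $K_B$ may land in another, and infinitely many rounds may be needed. An extremal choice does it in one step: by \eqref{eq:second}, a sweep increases the second moment strictly if it starts with mass on $V_B$, so a measure of maximal second moment has no mass on any $V_B$.

\begin{proof}[Proof of (c)$\Rightarrow$(a)]
$H(X)$ is a closed subspace of $C(X)$. By the Hahn--Banach theorem it suffices to show $\nu(f)=0$ for every signed measure $\nu$ on $X$ that annihilates $H(X)$. Let $\nu=\nu^+-\nu^-$ be the Jordan decomposition, and let $\mathcal N^\pm$ be the set of measures $\mu$ on $X$ with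
\[
\mu(h)=\nu^\pm(h)\ \text{ for all }h\in H(X),\qquad\mu(f)=\nu^\pm(f).
\]
$\mathcal N^\pm$ contains $\nu^\pm$ and is weak* compact; the total mass is fixed since $1\in H(X)$. Let $\mu^\pm\in\mathcal N^\pm$ maximize $\mu\mapsto\int|z|^2d\mu$.

\emph{Claim: $\mu^\pm(V_B)=0$ for every good $B$.} Suppose that $\mu=\mu^+$ or $\mu=\mu^-$ has $\mu(V_B)>0$. Let $K=K_B$, let $T$ and $\rho_y$ be as in Lemma~\ref{lem:kernel}, and put
\[
\mu'=\mu|_{X\setminus K}+\int_K\rho_y\,d\mu(y).
\]
This is a measure on $X$, since $K\subset X$. If $h$ is harmonic near $X$, it is harmonic near $K$, so $\rho_y(h)=h(y)$ for $y\in K$ and $\mu'(h)=\mu(h)$; by uniform limits this holds for $h\in H(X)$. By Proposition~\ref{prop:key}, $\rho_y(f)=f(y)$ for $y\in K$, so $\mu'(f)=\mu(f)$. Thus $\mu'$ belongs to the same $\mathcal N^\pm$. But by Lemma~\ref{lem:kernel}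
\[
\int|z|^2d\mu'-\int|z|^2d\mu=3\int_KE^yT\,d\mu(y)\ge3\int_{V_B}E^yT\,d\mu(y)>0,
\]
a contradiction.

There are countably many good balls, so Lemma~\ref{lem:union} gives $\mu^\pm(X\setminus b)=0$. On $H(X)$ we have $\mu^+-\mu^-=\nu^+-\nu^-=\nu=0$, so $\mu^+=\mu^-$ by Proposition~\ref{prop:unique}. Hence
\[
\nu(f)=\nu^+(f)-\nu^-(f)=\mu^+(f)-\mu^-(f)=0 .\qedhere
\]
\end{proof}

This completes the proof of Theorem~\ref{thm:main}; in particular, the conjecture holds.

\section{Sharpness}\label{sec:sharp}

We prove Theorem~\ref{thm:sharp} with $f=|x|^2$ near $X$: by the analogue of \eqref{eq:second}, this function detects every nontrivial sweep. The set $X$ is a ball from which small balls centered at lattices of spacing $s_i\to0$ have been removed. For disks $D$ of diameter $d$ that stay away from the boundary of the large ball, with $d$ between $16s_i$ and $16s_{i-1}$, we shall have $C(D\setminus X)\ge\gamma\,\varepsilon_id^3$, where $\varepsilon_i$ is the sum of the capacities of the $i$th family of holes per unit volume. Since $|\int\varphi\,\Delta f|\le c\,d\,\|\nabla\varphi\|_\infty\,d^3$,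 we need only $k(d)\ge1/\varepsilon_i$ at these scales, while $\sum\varepsilon_i$ must be small for $X$ to have nonempty fine interior.

\subsection{Construction}

Replacing $k(d)$ by $\inf_{0<s\le d}k(s)$, which still is at least $1$ and tends to $\infty$ as $d\to0$, we may assume that $k$ is nonincreasing. Let $\varepsilon_i=2^{-i}/128$, so $\sum\varepsilon_i=1/128$. Choose $s_i\le2^{-i}$ strictly decreasing with $k(16s_i)\ge1/\varepsilon_{i+1}$, and put $r_i=\varepsilon_is_i^3\le s_i$. Let $\Lambda_i=s_i\mathbb Z^3\cap\overline B(0,1)$ and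
\[
W_0=\bigcup_{i\ge1}\bigcup_{\ell\in\Lambda_i}B(\ell,r_i),\qquad X=\overline B(0,1)\setminus W_0,\qquad f=\theta\,|x|^2,
\]
where $\theta\in C_c^\infty(B(0,3))$ and $\theta=1$ on $B(0,2)$. Clearly $X$ is compact. Since $s_i\to0$, $W_0$ is dense in $\overline B(0,1)$, so $X$ has no interior.

\subsection{$f\notin H(X)$}

The cubes of side $s_i$ centered at the points of $\Lambda_i$ do not overlap and lie in $B(0,2)$, so $\#\Lambda_i\le\frac{32\pi}3s_i^{-3}$. Since $P^x(T_{W_0}<\infty)\le\sum_i\sum_{\ell\in\Lambda_i}r_i/|x-\ell|$, we get from \eqref{eq:ints}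
\[
\int_{B(0,1)}P^x(T_{W_0}<\infty)\,dx\le2\pi\sum_i\#\Lambda_i\,r_i\le\frac{64\pi^2}3\sum_i\varepsilon_i=\frac{\pi^2}6<\frac{2\pi}3=\frac12|B(0,1)|.
\]
So there is $x$ with $|x|<1$ and $P^x(T_{W_0}<\infty)\le\frac12$. Then $x\notin W_0$, so $x\in X$. Let $T=\inf\{t>0:B_t\notin X\}$. On $\{T_{W_0}=\infty\}$, $T$ is the time of leaving $\overline B(0,1)$, so $P^x(T>0)\ge\frac12$. Exactly as in the first part of the proof of Lemma~\ref{lem:kernel}, the law $\rho$ of $B_T$ under $P^x$ is a probability measure on $X$ with $\rho(h)=h(x)$ for $h$ harmonic near $X$, hence for $h\in H(X)$, but $\rho(f)=|x|^2+3E^xT>f(x)$. Hence $f\notin H(X)$.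

\subsection{The inequality}

Let $\operatorname{supp}\varphi\subset D$, where $D$ has center $a$ and diameter $d$. Since $|\varphi|\le d\|\nabla\varphi\|_\infty$,
\[
\Big|\int f\,\Delta\varphi\,dx\Big|=\Big|\int\varphi\,\Delta f\,dx\Big|\le\|\Delta f\|_\infty\,d\,\|\nabla\varphi\|_\infty\,|D\cap B(0,3)| .
\]
It suffices to find $\kappa'<\infty$, independent of $D$, with
\begin{equation}\label{eq:vol}
|D\cap B(0,3)|\le\kappa'\,k(d)\,C(D\setminus X).
\end{equation}

\emph{Case 1: $|a|\ge1-d/4$.} Let $v=a/|a|$, or any unit vector if $a=0$. The open ball of radius $d/8$ about $a+\frac{3d}8v$ lies in $D$, and its points have norm greater than $|a|+\frac d4\ge1$. So $C(D\setminus X)\ge d/8$. Also $|D\cap B(0,3)|\le36\pi\min(d^3,1)\le36\pi d$. As $k\ge1$, \eqref{eq:vol} holds with $\kappa'=288\pi$.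

\emph{Case 2: $|a|<1-d/4$.} Then $d<4$ and $B(a,d/4)\subset B(0,1)$. Let $i$ be minimal with $s_i\le d/16$, and write $s=s_i$, $r=r_i$. Let $E$ be the union of the balls $\overline B(\ell,r/2)$ over the $M$ points $\ell\in s\mathbb Z^3\cap B(a,d/8)$. These $\ell$ are in $\Lambda_i$, and $r/2\le d/32$, so $E$ is a compact subset of $W_0\cap B(a,d/4)\subset D\setminus X$.

\emph{Number of holes.} $B(a,d/8)$ contains the closed cube with center $a$, edges parallel to the axes, and side $L=d/7$, since $\frac{\sqrt3}2\cdot\frac17<\frac18$. As $L\ge2s$, each edge direction contributes at least $L/s-1\ge L/(2s)$ lattice coordinates. Hence $M\ge(d/(14s))^3$.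

\emph{Their joint capacity.} Let $\sigma$ be the sum of the uniform measures of mass $r/2$ on the spheres $\partial B(\ell,r/2)$. The one around $\ell$ has potential $\min(1,\frac r{2|z-\ell|})$ at $z$. Fix $z$. At most $8$ of the points $\ell$ satisfy $|z-\ell|<s$ (at most two values for each coordinate), and these contribute at most $8$. If $|z-\ell|\ge s$ and $x$ is in the cube of side $s$ centered at $\ell$, then $|z-x|\le|z-\ell|+\frac{\sqrt3}2s\le2|z-\ell|$, so $\frac1{|z-\ell|}$ is at most $2s^{-3}$ times the integral of $|z-x|^{-1}$ over this cube. The cubes do not overlap and lie in $B(a,d/4)$. By \eqref{eq:ints}, these $\ell$ contribute at most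
\[
\frac r2\cdot2s^{-3}\int_{B(a,d/4)}\frac{dx}{|z-x|}\le rs^{-3}\cdot\frac{\pi d^2}8=\varepsilon_i\,\frac{\pi d^2}8\le2\pi .
\]
So $U\sigma\le8+2\pi\le15$, and with $\gamma=1/(30\cdot14^3)$,
\[
C(D\setminus X)\ge C(E)\ge\frac{\sigma(E)}{15}=\frac{Mr}{30}\ge\frac1{30}\Big(\frac d{14s}\Big)^3\varepsilon_is^3=\gamma\,\varepsilon_i\,d^3 .
\]

\emph{Conclusion.} If $i=1$, then $k(d)\varepsilon_i\ge\varepsilon_1$ because $k\ge1$. If $i\ge2$, then $d<16s_{i-1}$ by minimality, so $k(d)\ge k(16s_{i-1})\ge1/\varepsilon_i$ and $k(d)\varepsilon_i\ge1\ge\varepsilon_1$. In both cases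
\[
|D\cap B(0,3)|\le\frac{\pi d^3}6\le\frac{\pi}{6\gamma\varepsilon_i}\,C(D\setminus X)\le\frac{\pi}{6\gamma\varepsilon_1}\,k(d)\,C(D\setminus X).
\]
Thus \eqref{eq:vol} holds in all cases with $\kappa'=\max\big(288\pi,\frac{\pi}{6\gamma\varepsilon_1}\big)$, and Theorem~\ref{thm:sharp} is proved. \qed

\begin{thebibliography}{9}
\bibitem{PS} Port and Stone, \emph{Brownian Motion and Classical Potential Theory}, 1978.
\end{thebibliography}

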